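\title{Skew group rings and a counterexample to Boyle's conjecture on QI-rings}

\begin{abstract}
A ring is right QI if each of its quasi-injective right modules is injective. Boyle's conjecture states that every right QI-ring is right hereditary. We show that the conjecture is false. Let a free abelian group $\Gamma$ of finite rank $d\ge 1$ act with finite orbits on a field $K$. We prove that the skew group ring $K*\Gamma$ is right QI if and only if $K$ has characteristic $p>0$ and each subgroup $\Gamma^{p^n}$ contains the pointwise stabilizer of a finite subset of $K$. Such actions exist for every $d$. The resulting rings are simple noetherian domains that are right and left QI and have global dimension and Krull dimension $d$; they are hereditary only for $d=1$.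
\end{abstract}

\section{Introduction}\label{sec:intro}

Rings are associative with identity, and modules are unital right modules unless stated otherwise. A module $E$ is \emph{injective} if every homomorphism $X'\to E$ from a submodule $X'$ of a module $X$ extends to $X$. A module $Q$ is \emph{quasi-injective} if this holds in the single case $X=E=Q$: every homomorphism from a submodule of $Q$ to $Q$ extends to an endomorphism of $Q$. Injective modules are quasi-injective, and a ring $R$ is a \emph{right QI-ring} if, conversely, every quasi-injective right $R$-module is injective. The ring $R$ is \emph{right hereditary} if every right ideal is projective; equivalently, if its right global dimension (the supremum of the projective dimensions of all right modules, which is also the supremum of their injective dimensions) is at most~$1$.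

The QI condition is strong. In a semisimple module every submodule is a direct summand, so semisimple modules are quasi-injective, and over a right QI-ring they are injective. In particular a right QI-ring is a \emph{right V-ring}, a ring whose simple right modules are injective. By a theorem of Boyle, a right QI-ring is also right noetherian. Semisimple artinian rings, over which all modules are injective and projective, are QI and hereditary. Among domains the condition pushes the ring away from commutativity: \emph{in a domain $R$ that is a right V-ring, every nonzero central element $z$ is a unit}. Otherwise $z$ lies in a maximal right ideal $\mathfrak m$ and annihilates $R/\mathfrak m$, while the map $zR\to R/\mathfrak m$, $zr\mapsto r+\mathfrak m$, extends to $R$ and gives an element $u\in R/\mathfrak m$ with $uz=1+\mathfrak m\neq 0$. So the only commutative QI domains are fields.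

\emph{Boyle's conjecture} states that every right QI-ring is right hereditary. A theorem of Faith supports it. Say that $R$ satisfies the \emph{restricted right socle condition} if $R/J$ has nonzero socle for every essential right ideal $J\neq R$, where a submodule is \emph{essential} if it meets every nonzero submodule nontrivially. Faith's theorem says that a right QI-ring with this condition is right hereditary. The mechanism is short. For $J$ essential, the socle of $R/J$ is injective, so $R/J=\operatorname{soc}(R/J)\oplus C$, where $C$ has zero socle and $C\cong R/J'$ for some $J'\supseteq J$; the condition forces $C=0$, and $R/J$ is semisimple. Now let $X$ be any module, with injective hull $E$. For $e\in E$ the right ideal $\{r: er\in X\}$ is essential in $R$, so every cyclic submodule of $E/X$ is semisimple. Thus $E/X$ is semisimple, hence injective, and $X$ has injective dimension at most~$1$. A counterexample to the conjecture must therefore have nonzero modules $R/J$, with $J$ essential, that contain no simple module, and the conjecture is the guess that the QI condition leaves no room for them. We show that it does leave room, in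 every global dimension.

\subsection*{The setting}
Throughout, $K$ is a field and $\Gamma$ is a free abelian group of finite rank $d\geq 1$, written multiplicatively, that acts on $K$ by field automorphisms \emph{with all orbits finite}. Let
\[
R=K*\Gamma=\bigoplus_{\gamma\in\Gamma}K\gamma,\qquad \gamma a=\gamma(a)\gamma\quad(a\in K,\ \gamma\in\Gamma),
\]
be the skew group ring, and let $\Delta=K^{\Gamma}$ be the fixed field. For $F\subseteq K$ let $\Gamma_F$ be the pointwise stabilizer of $F$; since orbits are finite, $\Gamma_F$ has finite index in $\Gamma$ when $F$ is finite. Write $\Gamma^q=\{\gamma^q:\gamma\in\Gamma\}$. The condition that governs everything below is the following.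

\begin{itemize}
\item[$(\ast)$] $\operatorname{char}K=p>0$, and for each $n\geq 0$ there is a finite set $F\subseteq K$ with $\Gamma_F\subseteq\Gamma^{p^n}$.
\end{itemize}

In words, finitely many elements of $K$ detect the whole quotient $\Gamma/\Gamma^{p^n}\cong(\mathbb Z/p^n)^d$, for every $n$.

\begin{example}\label{ex:main}
Let $p$ be a prime, let
\[
K=\mathbb F_p\bigl(t_{i,n,c}\;:\;1\leq i\leq d,\ n\geq 1,\ c\in\mathbb Z/p^n\bigr)
\]
be a field of rational functions, and let $\Gamma$ be free abelian on $x_1,\dots,x_d$. Let $x_i$ act by $t_{i,n,c}\mapsto t_{i,n,c+1}$, fixing all $t_{j,n,c}$ with $j\neq i$. These permutations of the variables commute, so $\Gamma$ acts on $K$. An element of $K$ involves finitely many variables, all with $n\leq N$ for some $N$; it is fixed by $\Gamma^{p^N}$, which has finite index, so its orbit is finite. The element $\prod_j x_j^{e_j}$ sends $t_{i,n,0}$ to $t_{i,n,e_i}$, so the pointwise stabilizer of $\{t_{1,n,0},\dots,t_{d,n,0}\}$ is $\Gamma^{p^n}$. Hence $(\ast)$ holds (for $n=0$ take $F=\emptyset$).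
\end{example}

\begin{theorem}\label{thm:A}
If $(\ast)$ holds, then $R$ is a right QI-ring. If moreover $d=2$ and $\Gamma=\langle x,y\rangle$, then the right ideal $(x-1)R+(y-1)R$ is not projective. Hence, by Example~\ref{ex:main}, Boyle's conjecture is false.
\end{theorem}

\begin{theorem}\label{thm:B}
In the setting above the following are equivalent: \textup{(a)} $R$ is a right QI-ring; \textup{(b)} $R$ is a right V-ring; \textup{(c)} $(\ast)$ holds. When they hold, $R$ is a simple right and left noetherian domain, right and left QI, whose right and left global dimensions and Krull dimensions all equal $d$. In particular, $R$ is right (equivalently, left) hereditary if and only if $d=1$.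
\end{theorem}

Example~\ref{ex:main}, Theorem~\ref{thm:B} and Faith's theorem give at once:

\begin{corollary}\label{cor:main}
For every $d\geq 1$ there is a simple right and left noetherian domain that is right and left QI and has global dimension exactly $d$. For $d\geq 2$ these rings are not hereditary, and they fail the restricted right socle condition.
\end{corollary}

The proof that $(\ast)$ implies QI rests on writing $R$ as a union of subrings $R_M$, one for each of a family of finite Galois extensions $M/\Delta$ inside $K$. Each $R_M$ is a finite module over a central subring $Z_M$, so commutative algebra applies to it; but as $M$ grows, $Z_M$ \emph{shrinks}, and in characteristic $p$ it shrinks into rings of $q$-th powers, where a prime ideal can no longer be told from its powers. Section~\ref{sec:small} shows this by hand for $d=1$. Sections~\ref{sec:tools}--\ref{sec:nonproj} prove Theorem~\ref{thm:A}, and Sections~\ref{sec:necessity} and~\ref{sec:dimensions} complete the proof of Theorem~\ref{thm:B}.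

\section{The ring $R$, the module $K$, and the smallest case}\label{sec:small}

For a ring $T$ and an automorphism $\sigma$ of $T$, the skew Laurent polynomial ring $T[x^{\pm1};\sigma]$ is $\bigoplus_{i\in\mathbb Z}Tx^i$ with $xa=\sigma(a)x$. It is a domain if $T$ is, because $(ax^m)(bx^n)=a\sigma^m(b)x^{m+n}$ shows that top terms multiply to a nonzero top term, and it is right (left) noetherian if $T$ is, by the skew form of the Hilbert basis theorem. Fix a basis $x_1,\dots,x_d$ of $\Gamma$ and put
\begin{equation}\label{eq:tower}
T_0=K,\qquad T_j=K*\langle x_1,\dots,x_j\rangle=T_{j-1}[x_j^{\pm1};\sigma_j],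
\end{equation}
where $\sigma_j$ acts on $K$ as $x_j$ does and fixes $x_1,\dots,x_{j-1}$. Then $T_d=R$, so $R$ is a right and left noetherian domain. We also use that $K\gamma=\gamma K$, with $a\gamma=\gamma\,\gamma^{-1}(a)$.

One simple module is always at hand, and it will serve as a test object.

\begin{lemma}\label{lem:K}
The rule $a\cdot(c\gamma)=\gamma^{-1}(ac)$ for $a,c\in K$, $\gamma\in\Gamma$ makes $K$ a simple right $R$-module, in which $1\cdot\gamma=1$ for all $\gamma\in\Gamma$.
\end{lemma}

\begin{proof}
Extend the rule additively. It is associative because
\[
a\cdot\bigl((c\gamma)(c'\gamma')\bigr)=a\cdot\bigl(c\gamma(c')\gamma\gamma'\bigr)=\gamma'^{-1}\bigl(\gamma^{-1}(ac)\,c'\bigr)=\bigl(a\cdot(c\gamma)\bigr)\cdot(c'\gamma').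
\]
Since $a\cdot c=ac$, a submodule is a $K$-subspace of $K$, so the module is simple.
\end{proof}

Now let $d=1$ and $\Gamma=\langle x\rangle$. The surjection $R\to K$, $r\mapsto 1\cdot r$, kills $(x-1)R$, and $R=\bigoplus x^iK=K+(x-1)R$, so $R/(x-1)R\cong K$. In the commutative ring $\Delta[x^{\pm1}]$ the first obstruction to the QI property is the non-split extension $\Delta[x^{\pm1}]/(x-1)^2$ of the simple module $\Delta[x^{\pm1}]/(x-1)$ by itself. Let us see what becomes of it over $R$. Put $N=R/(x-1)^2R$, let $e\in N$ be the image of $1$, and let $e'=e(x-1)$, so that $ex=e+e'$ and $e'x=e'$. Since $R$ is a domain, $e'R=(x-1)R/(x-1)^2R\cong R/(x-1)R\cong K$, and we have an exact sequence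
\[
0\to K\to N\to K\to 0,
\]
with submodule $e'R=e'K$. If $K$ is injective, the sequence splits. A splitting is a map from $R/(x-1)R$, that is, an element $e+e'u$ with $u\in K$ that is fixed by $x$. Now
\[
(e+e'u)x=e+e'+e'x\,x^{-1}(u)=e+e'\bigl(1+x^{-1}(u)\bigr),
\]
so the sequence splits if and only if $u=1+x^{-1}(u)$ for some $u\in K$, that is, if and only if the equation
\begin{equation}\label{eq:AS}
x(u)=u+1
\end{equation}
has a solution in $K$.

Both directions of Theorem~\ref{thm:B} can be seen in \eqref{eq:AS}. A solution satisfies $x^m(u)=u+m$, so a finite orbit forces $\operatorname{char}K=p>0$, and then the stabilizer of $u$ is $\Gamma^p$: this is $(\ast)$ for $n=1$. Conversely, in Example~\ref{ex:main} write $t_c=t_{1,1,c}$ for $c\in\mathbb Z/p=\mathbb F_p$, and put $a=\sum_c c\,t_c$ and $s=\sum_c t_c$. Then $x(s)=s$ and $x(a)=\sum_c c\,t_{c+1}=a-s$, so $u=-a/s$ solves \eqref{eq:AS}. For $p=2$ this is $u=t_1/(t_0+t_1)$.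

The explicit solution hides a structural reason, which is the one that generalizes. Let $M=\Delta(t_0,\dots,t_{p-1})$ and $R_M=M*\Gamma\subseteq R$. The element $x^p$ acts trivially on $M$, so $\Delta[x^{\pm p}]$ is central in $R_M$. The central element $x^p-1=(x-1)^p$ kills $e$, hence $eR_M$. So $eR_M$ is a module over $R_M/(x^p-1)R_M=M*(\mathbb Z/p)$, and this ring is simple artinian (Lemma~\ref{lem:simpleartinian} below, applied to the maximal ideal generated by $x^p-1$), so all its modules are semisimple. The point is that a module annihilated only by the \emph{square} of the prime $(x-1)$ of $\Delta[x^{\pm1}]$ is annihilated by a \emph{prime} of the smaller ring $\Delta[x^{\pm p}]$. For $R/(x-1)^kR$ one uses in the same way the variables $t_{1,n,c}$ with $p^n\geq k$, which is why $(\ast)$ asks for all $n$.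

\section{Two general lemmas}\label{sec:tools}

Quasi-injective modules are large and hard to list, so we first replace the QI condition by a condition on two elements of an indecomposable injective module. Every module $X$ has an \emph{injective hull} $E(X)$, an injective module containing $X$ as an essential submodule. By a theorem of Matlis, over a right noetherian ring every injective module is a direct sum of indecomposable injective modules. A submodule is \emph{fully invariant} if every endomorphism of the ambient module maps it into itself.

\begin{lemma}\label{lem:criterion}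
Let $S$ be a right noetherian ring. Suppose that for every indecomposable injective $S$-module $E$ and all nonzero $v,w\in E$ we have $w\in\sum_{f\in\operatorname{End}(E)}f(vS)$. Then $S$ is a right QI-ring.
\end{lemma}

\begin{proof}
Let $Q$ be quasi-injective. We first show that $Q$ is fully invariant in $E(Q)$; this is a theorem of Johnson and Wong. Let $f\in\operatorname{End}E(Q)$ and $Q'=\{m\in Q: f(m)\in Q\}$. The map $f|_{Q'}\colon Q'\to Q$ extends to an endomorphism of $Q$, and then to $g\in\operatorname{End}E(Q)$ with $g(Q)\subseteq Q$. If $(f-g)(Q)\neq 0$, then, $Q$ being essential, there is $m\in Q$ with $0\neq(f-g)(m)\in Q$. Then $f(m)=(f-g)(m)+g(m)\in Q$, so $m\in Q'$ and $(f-g)(m)=0$, a contradiction. So $f(Q)=g(Q)\subseteq Q$.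

Write $E(Q)=\bigoplus_i E_i$ with the $E_i$ indecomposable injective. The projections onto the $E_i$ are endomorphisms of $E(Q)$, so they preserve $Q$, and $Q=\bigoplus_i(Q\cap E_i)$. Each $Q\cap E_i$ is nonzero because $Q$ is essential, and it is fully invariant in $E_i$ because an endomorphism of $E_i$ extends by zero to $E(Q)$. Take $0\neq v\in Q\cap E_i$. By hypothesis every element of $E_i$ lies in $\sum_f f(vS)\subseteq Q\cap E_i$. So $Q\cap E_i=E_i$ for all $i$, and $Q=E(Q)$ is injective.
\end{proof}

The second lemma collects what we need in order to move between a ring and a subring over which it is free.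

\begin{lemma}\label{lem:free}
Let $T\subseteq S$ be rings such that $S$ is a free left $T$-module with a basis containing $1$. Let $X$ be a right $T$-module and $Y$ a right $S$-module.
\begin{itemize}
\item[(i)] The functor $-\otimes_TS$ is exact, and $X\to X\otimes_TS$, $v\mapsto v\otimes 1$, is injective.
\item[(ii)] $JS\cap T=J$ for every right ideal $J$ of $T$.
\item[(iii)] $\operatorname{Ext}^n_S(X\otimes_TS,Y)\cong\operatorname{Ext}^n_T(X,Y)$ for all $n$, and $\operatorname{pd}_S(X\otimes_TS)\leq\operatorname{pd}_TX$.
\end{itemize}
\end{lemma}

\begin{proof}
Let $(e_j)$ be the basis, with $e_0=1$. As an abelian group, $X\otimes_TS=\bigoplus_jX\otimes e_j$ is a direct sum of copies of $X$, naturally in $X$; this gives (i). Also $JS=\bigoplus_jJe_j$, which gives (ii). If $P_\bullet\to X$ is a projective resolution over $T$, then $P_\bullet\otimes_TS\to X\otimes_TS$ is a projective resolution over $S$ by (i), and $\operatorname{Hom}_S(P_\bullet\otimes_TS,Y)=\operatorname{Hom}_T(P_\bullet,Y)$; this gives (iii).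
\end{proof}

\section{Finite Galois levels}\label{sec:levels}

By the observation in the introduction, if $R$ is a V-ring then its center is a field and carries no information about modules. But a finitely generated $R$-module is described by finitely many coefficients in $K$, and these have finite orbits, so it comes from a subring with a large center. This section, which does not use $(\ast)$, describes these subrings.

Let $\mathcal M$ be the set of fields $M$ with $\Delta\subseteq M\subseteq K$ that are generated over $\Delta$ by a finite $\Gamma$-stable set. A finite subset of $K$ lies in a finite union of orbits, which is finite and $\Gamma$-stable. So every finite subset of $K$ lies in some $M\in\mathcal M$, and any two members of $\mathcal M$ lie in a third. Each $M\in\mathcal M$ is $\Gamma$-stable. Let $H_M$ be the kernel of the action of $\Gamma$ on $M$. It is the pointwise stabilizer of a finite generating set, so it has finite index in $\Gamma$ and is free abelian of rank $d$. Artin's theorem says that if $G$ is a finite group of automorphisms of a field $M$, then $M/M^G$ is a finite Galois extension with group $G$. Since $M^\Gamma=\Delta$,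 the extension $M/\Delta$ is finite Galois with group $\Gamma/H_M$. Put
\[
R_M=M*\Gamma\subseteq R,\qquad Z_M=\Delta[H_M]\subseteq R_M .
\]
Elements of $\Delta$ and of $H_M$ commute with $M$ and with $\Gamma$, so $Z_M$ is central in $R_M$. It is a Laurent polynomial ring in $d$ variables over $\Delta$, hence a commutative noetherian domain. The products of a $\Delta$-basis of $M$ with coset representatives of $H_M$ in $\Gamma$ form a finite basis of $R_M$ over $Z_M$, so finitely generated $R_M$-modules are noetherian. If $M\subseteq M'$, then
\[
R_M\subseteq R_{M'}\qquad\text{but}\qquad Z_{M'}\subseteq Z_M ,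
\]
and every finite subset of $R$ lies in some $R_M$. Finally, if $(e_j)$ is a basis of $K$ over $M$ containing $1$, then $R=\bigoplus_\gamma\gamma K=\bigoplus_j\bigoplus_\gamma\gamma Me_j=\bigoplus_jR_Me_j$. So \emph{Lemma~\ref{lem:free} applies to $R_M\subseteq R$}.

The next lemma says that over each prime of $Z_M$ the ring $R_M$ has a simple artinian fiber. Recall that every right module over a simple artinian ring is a direct sum of copies of one simple module.

\begin{lemma}\label{lem:simpleartinian}
Let $M\in\mathcal M$, let $P$ be a prime ideal of $Z_M$, and let $L$ be the field of fractions of $Z_M/P$. Then $B=R_M\otimes_{Z_M}L$ is a simple artinian ring.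
\end{lemma}

\begin{proof}
Write $H=H_M$ and $G=\Gamma/H$, and choose coset representatives $\gamma_g\in\Gamma$ $(g\in G)$ with $\gamma_1=1$. Then $R_M=\bigoplus_g(M*H)\gamma_g$ and $M*H=M\otimes_\Delta Z_M$, so
\[
B=\bigoplus_{g\in G}C\gamma_g,\qquad C=M\otimes_\Delta L \text{ commutative}.
\]
The $\gamma_g$ are units, $\gamma_gc\gamma_g^{-1}=g(c)$ for $c\in C$, with $g$ acting on the factor $M$, and $\gamma_g\gamma_{g'}\in L^\times\gamma_{gg'}$, because $\gamma_g\gamma_{g'}\gamma_{gg'}^{-1}\in H$ is a unit of $Z_M$. The ring $B$ is nonzero and finite-dimensional over the central subfield $L$, hence artinian.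

Let $I\neq 0$ be an ideal of $B$. We show first that $I\cap C\neq 0$ and then that $I\cap L\neq 0$. Choose $0\neq b=\sum_gc_g\gamma_g\in I$ with as few nonzero coefficients $c_g$ as possible. Right multiplication by $\gamma_{g_0}^{-1}$ permutes the summands $C\gamma_g$, so we may assume $c_1\neq 0$. For $a\in M$ the element
\[
ab-ba=\sum_gc_g\bigl(a-g(a)\bigr)\gamma_g\in I
\]
has zero coefficient at $g=1$, so it has fewer nonzero coefficients than $b$ and is $0$. For $g\neq 1$ there is $a\in M$ with $a\neq g(a)$, because $G$ acts faithfully on $M$; then $a-g(a)\in M^\times$ is a unit of $C$, and $c_g=0$. So $b=c_1\in I\cap C$.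

The ring $C$ need not be a field, so $b$ need not be a unit; we average over $G$ to descend to $L$. Write $b=\sum_ia_i\otimes l_i$ with the $l_i\in L$ linearly independent over $\Delta$ and $a_1\neq 0$. As $M/\Delta$ is separable, the trace $\operatorname{tr}=\sum_{g\in G}g\colon M\to\Delta$ is nonzero, so there is $a\in M$ with $\operatorname{tr}(aa_1)\neq 0$. Then
\[
\sum_g\gamma_g(ab)\gamma_g^{-1}=\sum_i\sum_gg(aa_i)\otimes l_i=\sum_i\operatorname{tr}(aa_i)\,l_i
\]
is a nonzero element of $L$ lying in $I$. So $I=B$.
\end{proof}

\section{Shrinking the center}\label{sec:frobenius}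

Lemma~\ref{lem:simpleartinian} applies to modules killed by a prime $P$ of $Z_M$, whereas the modules we meet will be killed only by a power $P^k$. The two lemmas of this section close the gap. The first says that the rings $Z_{M'}$ shrink into $\Delta[H_M^{\,q}]$; it is the only place in the proof of the QI property where the second half of $(\ast)$ is used. The second says that inside $\Delta[H_M^{\,q}]$ the ideals $P$ and $P^k$ look the same.

\begin{lemma}\label{lem:shrink}
Assume $(\ast)$. Given $M\in\mathcal M$ and a power $q$ of $p$, there is $M'\in\mathcal M$ with $M'\supseteq M$ and $H_{M'}\subseteq H_M^{\,q}$.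
\end{lemma}

\begin{proof}
Condition $(\ast)$ produces powers in $\Gamma$, and we need powers in $H_M$. Write $[\Gamma:H_M]=p^at$ with $p\nmid t$. Choose a finite $F\subseteq K$ with $\Gamma_F\subseteq\Gamma^{p^aq}$, and let $M'\in\mathcal M$ contain $M$ and $F$. Let $h\in H_{M'}$. Then $h\in H_M$, and $h=\delta^{p^aq}$ for some $\delta\in\Gamma$. In the group $\Gamma/H_M$ of order $p^at$, the image of $\delta^{p^a}$ has order dividing $t$; its $q$-th power is the image of $h$, which is trivial; and $t$ is prime to $q$. So $\delta^{p^a}\in H_M$ and $h=(\delta^{p^a})^q\in H_M^{\,q}$.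
\end{proof}

\begin{lemma}\label{lem:frobenius}
Let $\operatorname{char}\Delta=p>0$, let $H$ be a free abelian group of finite rank, $Z=\Delta[H]$, $P$ a prime ideal of $Z$, and $k\geq 1$. Then $P\cap\Delta[H^q]\subseteq P^k$ for all sufficiently large powers $q$ of $p$.
\end{lemma}

\begin{proof}
We want to write an element of $\Delta[H^q]$ as a $q$-th power, and for that its coefficients must have $q$-th roots. So let $\Delta^\infty$ be the perfect closure of $\Delta$, the field obtained by adjoining all $p^n$-th roots of all elements, and let $Z^\infty=\Delta^\infty[H]=\Delta^\infty\otimes_\Delta Z$. This ring is noetherian, and it is free over $Z$ with $1$ in a basis. Let $\mathfrak r$ be the radical of $PZ^\infty$. It is finitely generated, so $\mathfrak r^s\subseteq PZ^\infty$ for some $s\ge 1$. Let $q\geq sk$ be a power of $p$, let $z=\sum_hc_hh^q\in P\cap\Delta[H^q]$, and put $f=\sum_hc_h^{1/q}h\in Z^\infty$. Since the $q$-th power map is additive, $f^q=z\in P$, so $f\in\mathfrak r$. Therefore $z=f^q\in\mathfrak r^{sk}\subseteq P^kZ^\infty$, and $z\in P^kZ^\infty\cap Z=P^k$ by Lemma~\ref{lem:free}(ii).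
\end{proof}

In characteristic $0$ nothing of the kind holds: for every $q\geq 1$ the element $x^q-1\in\Delta[x^{\pm q}]$ has a simple zero at $1$, so it lies in $(x-1)$ but not in $(x-1)^2$.

\section{Condition $(\ast)$ implies QI}\label{sec:QI}

\begin{proposition}\label{prop:QI}
If $(\ast)$ holds, then $R$ is a right QI-ring.
\end{proposition}

\begin{proof}
We verify the hypothesis of Lemma~\ref{lem:criterion}. Let $E$ be an indecomposable injective $R$-module and $0\neq v,w\in E$. A module is \emph{uniform} if it is nonzero and any two nonzero submodules have nonzero intersection. The module $E$ is uniform: for $0\neq X\subseteq E$, an injective hull of $X$ inside $E$ is a nonzero direct summand, hence all of $E$, so $X$ is essential. Nonzero submodules of $E$ are then uniform too; in particular $N=vR+wR$ is uniform.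

\medskip\noindent\emph{Step 1: descent to a finite level.}
Let $\Lambda$ be the kernel of $R^2\to N$, $(r,s)\mapsto vr+ws$. It is finitely generated, since $R$ is right noetherian, so there is $M_0\in\mathcal M$ such that $R_{M_0}^2$ contains a generating set of $\Lambda$. For $M\in\mathcal M$ with $M\supseteq M_0$ put
\[
N_M=vR_M+wR_M\cong R_M^2/(\Lambda\cap R_M^2).
\]
Tensoring this presentation with $R$ gives $N_M\otimes_{R_M}R\cong R^2/(\Lambda\cap R_M^2)R=R^2/\Lambda$. Thus the natural map
\begin{equation}\label{eq:descent}
N_M\otimes_{R_M}R\to N,\qquad m\otimes r\mapsto mr,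
\end{equation}
is an isomorphism. The $R_M$-module $N_M$ is uniform: if $X,Y\subseteq N_M$ were nonzero submodules with $X\cap Y=0$, then by Lemma~\ref{lem:free}(i) the inclusion $X\oplus Y\subseteq N_M$ would give an embedding of $(X\otimes_{R_M}R)\oplus(Y\otimes_{R_M}R)$ in $N$ with both summands nonzero.

\medskip\noindent\emph{Step 2: a prime attached to $N_M$.}
Let $M\supseteq M_0$ and $z\in Z_M$. Since $z$ is central in $R_M$, multiplication by $z$ is an endomorphism of the noetherian module $N_M$. The kernels of $z,z^2,\dots$ stabilize, say $\ker z^i=\ker z^{2i}$. Then $\ker z^i\cap N_Mz^i=0$, since $mz^i\in\ker z^i$ gives $m\in\ker z^{2i}=\ker z^i$. By uniformity $\ker z^i=0$ or $N_Mz^i=0$: the element $z$ acts on $N_M$ either injectively or nilpotently, and not both, as $N_M\neq 0$. Since $Z_M$ is commutative, the elements acting nilpotently form an ideal $P_M$. It is prime, because its complement, the set of elements acting injectively, is closed under products and contains $1$. The ideal $P_M$ is generated by finitely many commuting elements that act nilpotently, so $N_MP_M^k=0$ for some $k\geq 1$.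

\medskip\noindent\emph{Step 3: reduction to $k=1$.}
Let $P=P_{M_0}$, $H=H_{M_0}$ and $N_{M_0}P^k=0$. By Lemma~\ref{lem:frobenius} choose a power $q$ of $p$ with $P\cap\Delta[H^q]\subseteq P^k$, and by Lemma~\ref{lem:shrink} choose $M\supseteq M_0$ in $\mathcal M$ with $H_M\subseteq H^q$. We claim that $N_MP_M=0$. Let $z\in P_M$. Then $z\in Z_M\subseteq\Delta[H^q]\subseteq Z_{M_0}$, and $z$ acts nilpotently on $N_M$, hence on $N_{M_0}\subseteq N_M$. So $z\in P\cap\Delta[H^q]\subseteq P^k$ and $N_{M_0}z=0$. Since $N_M=N_{M_0}R_M$ and $z$ is central in $R_M$, we get $N_Mz=N_{M_0}zR_M=0$.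

Fix this $M$. Then $N_M$ is a module over the domain $A=Z_M/P_M$, and it is torsion-free over $A$, because elements of $Z_M\setminus P_M$ act injectively by Step~2.

\medskip\noindent\emph{Step 4: reaching $w$ from $v$ over the fiber.}
Let $L$ be the field of fractions of $A$, let $B=R_M\otimes_{Z_M}L$, and let $V=N_M\otimes_AL=N_M\otimes_{R_M}B$. This is a $B$-module generated by $v$ and $w$, and $N_M\subseteq V$ because $N_M$ is torsion-free. By Lemma~\ref{lem:simpleartinian}, $B$ is simple artinian. Let $W$ be a simple submodule of $vB\neq 0$. Then $W$ is a direct summand of $vB$, and $V\cong W^t$ for some finite $t$. Composing a projection $vB\to W$ with the $t$ coordinate embeddings $W\to V$ gives $\varphi_1,\dots,\varphi_t\in\operatorname{Hom}_B(vB,V)$ with $\sum_i\varphi_i(vB)=V$. Write $w=\sum_i\varphi_i(vb_i)$ with $b_i\in B$. Clearing denominators, $b_i=r_ig^{-1}$ with $r_i\in R_M$ and a common $g\in Z_M\setminus P_M$. Since $g^{-1}$ is central in $B$, the maps $\psi_i=\varphi_i(-)g^{-1}\colon vB\to V$ are $B$-linear, hence $R_M$-linear, and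
\begin{equation}\label{eq:w}
w=\sum_i\psi_i(vr_i).
\end{equation}

\medskip\noindent\emph{Step 5: return to $E$.}
The maps $\psi_i$ are only $R_M$-linear, and their values lie in $V$, which is neither an $R$-module nor contained in $E$. We repair the first defect by tensoring with $R$ and the second by the injectivity of $E$. Let $Y=N_M+\sum_i\psi_i(vR_M)\subseteq V$, an $R_M$-module containing $N_M$. By \eqref{eq:descent} and Lemma~\ref{lem:free}(i), $N=N_M\otimes_{R_M}R$ embeds in $Y\otimes_{R_M}R$, so the inclusion $N\subseteq E$ extends to an $R$-linear map $\theta\colon Y\otimes_{R_M}R\to E$, with $\theta(m\otimes 1)=m$ for $m\in N_M$. For the same reasons $vR_M\otimes_{R_M}R\to N$ is injective, and its image is $vR$. Let $f_i$ be the composite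
\[
vR\cong vR_M\otimes_{R_M}R\xrightarrow{\ \psi_i\otimes 1\ }Y\otimes_{R_M}R\xrightarrow{\ \theta\ }E,
\]
and extend it to an endomorphism of $E$. Since $vr_i$ corresponds to $vr_i\otimes 1$, equation \eqref{eq:w} gives
\[
\sum_if_i(vr_i)=\theta\Bigl(\sum_i\psi_i(vr_i)\otimes 1\Bigr)=\theta(w\otimes 1)=w .
\]
So $w\in\sum_{f\in\operatorname{End}(E)}f(vR)$, and Lemma~\ref{lem:criterion} applies.
\end{proof}

The argument is indifferent to the Krull dimension of $A=Z_M/P_M$. When $P_M$ is maximal, $A=L$ and no denominators occur, as in Section~\ref{sec:small}; when it is not, the denominator $g$ is absorbed by the injective module $E$ in Step~5. This is why the rank $d$ puts no constraint on the QI property.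

\section{A right ideal that is not projective}\label{sec:nonproj}

Let $d=2$ and $\Gamma=\langle x,y\rangle$. As for the ideal $(x-1,y-1)$ of a commutative Laurent polynomial ring, the relation $(x-1)(y-1)=(y-1)(x-1)$ leaves the right ideal generated by $x-1$ and $y-1$ with too few maps to $R$. The argument is elementary and does not use $(\ast)$.

\begin{proposition}\label{prop:nonproj}
The right ideal $I=(x-1)R+(y-1)R$ is not projective.
\end{proposition}

\begin{proof}
First, $I\neq R$: in the module $K$ of Lemma~\ref{lem:K}, the element $1\in K$ is killed by $x-1$ and $y-1$, hence by $I$, but not by $1\in R$.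

Let $A=K*\langle y\rangle$, so that $R=\bigoplus_iAx^i$. We claim that
\begin{equation}\label{eq:division}
R=A\oplus R(x-1).
\end{equation}
The sum is $R$ because $ax^i=a+a(x^i-1)$ and $x^i-1\in R(x-1)$ for all $i\in\mathbb Z$; for $i=-j<0$ use $x^{-j}-1=-x^{-j}(x^j-1)$. It is direct because, for $r=\sum_{i=m}^na_ix^i$ with $a_m,a_n\neq 0$, the product $r(x-1)$ has the nonzero coefficients $a_n$ at $x^{n+1}$ and $-a_m$ at $x^m$, and $n+1\neq m$, so $r(x-1)\notin A$.

Next, every $f\in\operatorname{Hom}_R(I,R)$ is left multiplication by an element of $R$. Put $s=f(x-1)$ and $t=f(y-1)$. Applying $f$ to $(x-1)(y-1)=(y-1)(x-1)$ gives $s(y-1)=t(x-1)$. By \eqref{eq:division} write $s=s_0+s_1(x-1)$ with $s_0\in A$ and $s_1\in R$. Then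
\[
s_0(y-1)=t(x-1)-s_1(x-1)(y-1)=\bigl(t-s_1(y-1)\bigr)(x-1)\in A\cap R(x-1)=0 .
\]
As $R$ is a domain, $s_0=0$ and $t=s_1(y-1)$. So $f$ agrees with left multiplication by $s_1$ on both generators, hence on $I$.

Suppose that $I$ is projective. The dual basis lemma says that a finitely generated projective module $I$ has elements $m_1,\dots,m_l$ and maps $f_1,\dots,f_l\in\operatorname{Hom}_R(I,R)$ with $m=\sum_im_if_i(m)$ for all $m\in I$. Writing $f_i(m)=s_im$, we get $m=\bigl(\sum_im_is_i\bigr)m$ for all $m\in I$. As $R$ is a domain and $I\neq 0$, this gives $1=\sum_im_is_i\in I$, a contradiction.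
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:A}]
The first two statements are Propositions~\ref{prop:QI} and~\ref{prop:nonproj}. The ring of Example~\ref{ex:main} with $d=2$ is therefore right QI and not right hereditary.
\end{proof}

\begin{remark}\label{rem:socle}
For $d=2$ one can see directly where the restricted right socle condition fails. In a right noetherian domain any two nonzero right ideals intersect nontrivially (if $aR\cap bR=0$ with $a,b\neq 0$, the sum $\sum_{i\geq 0}b^iaR$ would be direct). So $(x-1)R$ is an essential right ideal of $R$. We show that $N=R/(x-1)R$ has zero socle. Exchanging sides in \eqref{eq:division} gives $R=A\oplus(x-1)R$, which identifies $N$ with $A$ as a right $A$-module. Since $y-1$ commutes with $x-1$, left multiplication by $y-1$ is an $R$-endomorphism of $N$, and it is injective because $A$ is a domain. If $J\subseteq N$ were a simple $R$-submodule, then $J$ and $(y-1)J$ would be simple $R$-submodules and nonzero right ideals of $A$, so they would intersect nontrivially and $J=(y-1)J$. For $b=\sum_{i=m}^nc_iy^i$ with $c_m,c_n\neq 0$ call $n-m$ the width of $b$; left multiplication by $y-1$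 raises the width by $1$. A nonzero element of least width in $J$ cannot lie in $(y-1)J$, a contradiction.
\end{remark}

\section{Condition $(\ast)$ is necessary}\label{sec:necessity}

The computation of Section~\ref{sec:small} used one self-extension of $K$ to obtain the case $d=1$, $n=1$ of $(\ast)$. In general we attach a self-extension of $K$ to every additive character of $\Gamma$. Characters with values in $\mathbb F_p$ see only $\Gamma/\Gamma^p$, so to reach $\Gamma^{p^n}$ we also work over the subrings that belong to subgroups of $\Gamma$.

\begin{lemma}\label{lem:character}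
Assume that the $R$-module $K$ of Lemma~\ref{lem:K} is injective. Let $k_0$ be the prime subring of $K$ (that is, $\mathbb Z$ or $\mathbb F_p$), let $\Theta$ be a subgroup of $\Gamma$, and let $\chi\colon\Theta\to(k_0,+)$ be a homomorphism. Then there is $u\in K$ with $\chi(\theta)=u-\theta^{-1}(u)$ for all $\theta\in\Theta$. In particular $\chi$ vanishes on $\Theta\cap\Gamma_{\{u\}}$, a subgroup of finite index in $\Theta$.
\end{lemma}

\begin{proof}
Let $R_\Theta=K*\Theta$. Coset representatives of $\Theta$ in $\Gamma$, including $1$, form a basis of $R$ as a left $R_\Theta$-module. By Lemma~\ref{lem:free}(iii),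
\[
\operatorname{Ext}^1_{R_\Theta}(K,K)\cong\operatorname{Ext}^1_R(K\otimes_{R_\Theta}R,K)=0 .
\]
Let $K$ and $\Theta$ act on $K\oplus K$ by
\[
(a,b)c=(ac,bc),\qquad (a,b)\theta=\bigl(\theta^{-1}(a)+\chi(\theta)\theta^{-1}(b),\ \theta^{-1}(b)\bigr)\qquad(c\in K,\ \theta\in\Theta).
\]
The second formula is an action of $\Theta$: since the values of $\chi$ are fixed by $\Gamma$, the first coordinate of $((a,b)\theta)\theta'$ is $(\theta\theta')^{-1}(a)+\bigl(\chi(\theta)+\chi(\theta')\bigr)(\theta\theta')^{-1}(b)$, and $\chi(\theta)+\chi(\theta')=\chi(\theta\theta')$. The relation $\theta c=\theta(c)\theta$ is respected: both $((a,b)\theta)c$ and $((a,b)\theta(c))\theta$ equal $\bigl(\theta^{-1}(a)c+\chi(\theta)\theta^{-1}(b)c,\ \theta^{-1}(b)c\bigr)$. So $K\oplus K$ is a right $R_\Theta$-module. The inclusion of the first coordinate and the projection onto the second make it an extension of $K$ by $K$, which therefore splits. A splitting sends $1$ to an element $(u,1)$, which is fixed by every $\theta\in\Theta$ because $1\cdot\theta=1$. Comparing first coordinates in $(u,1)\theta=(u,1)$ gives $\theta^{-1}(u)+\chi(\theta)=u$.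
\end{proof}

For $d=1$, $\Theta=\Gamma$ and $\chi(x)=1$, the module in this proof is $R/(x-1)^2R$, with $(a,b)$ corresponding to $e'a+eb$.

\begin{proposition}\label{prop:necessity}
If $R$ is a right V-ring, then $(\ast)$ holds.
\end{proposition}

\begin{proof}
The simple module $K$ is injective, so Lemma~\ref{lem:character} applies. Suppose $\operatorname{char}K=0$. Take $\Theta=\Gamma$ and a homomorphism $\chi\colon\Gamma\to\mathbb Z$ with $\chi(\gamma)\neq 0$ for some $\gamma$; it exists as $d\geq 1$. A subgroup of finite index contains $\gamma^m$ for some $m\geq 1$, and $\chi(\gamma^m)=m\chi(\gamma)\neq 0$, contradicting the lemma. So $\operatorname{char}K=p>0$.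

We construct finite sets $F_n\subseteq K$ with $\Gamma_{F_n}\subseteq\Gamma^{p^n}$ by induction, starting with $F_0=\emptyset$. Given $F_n$, let $\Theta=\Gamma^{p^n}$, which is free on $x_1^{p^n},\dots,x_d^{p^n}$, and let $\chi_i\colon\Theta\to\mathbb F_p$ send $\prod_jx_j^{p^ne_j}$ to the residue of $e_i$. The common kernel of $\chi_1,\dots,\chi_d$ is $\Theta^p=\Gamma^{p^{n+1}}$. Let $u_1,\dots,u_d\in K$ be given by the lemma and put $F_{n+1}=F_n\cup\{u_1,\dots,u_d\}$. Then
\[
\Gamma_{F_{n+1}}\subseteq\Theta\cap\bigcap_i\Gamma_{\{u_i\}}\subseteq\bigcap_i\ker\chi_i=\Gamma^{p^{n+1}}.\qedhere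
\]
\end{proof}

The exclusion of characteristic $0$ depends on the finiteness of orbits: if $x$ acts on $\mathbb Q(t)$ by $t\mapsto t+1$, then $u=t$ solves \eqref{eq:AS}.

\section{Simplicity, symmetry and dimensions}\label{sec:dimensions}

Of the four lemmas below, only the first uses $(\ast)$.

\begin{lemma}\label{lem:simple}
If $(\ast)$ holds, then $R$ is a simple ring.
\end{lemma}

\begin{proof}
An element of $\Gamma$ that acts trivially on $K$ lies in every $\Gamma_F$, hence in $\bigcap_n\Gamma^{p^n}=1$. So the action is faithful. Let $J\neq 0$ be an ideal, and let $0\neq b=\sum_\gamma c_\gamma\gamma\in J$ have as few nonzero coefficients as possible. Multiplying on the right by an element of $\Gamma$ and on the left by an element of $K^\times$, we may assume $c_1=1$. For $a\in K$ the element $ab-ba=\sum_\gamma c_\gamma(a-\gamma(a))\gamma\in J$ has fewer nonzero coefficients, so it is $0$. For $\gamma\neq 1$ there is $a$ with $\gamma(a)\neq a$, so $c_\gamma=0$. Hence $1=b\in J$.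
\end{proof}

\begin{lemma}\label{lem:op}
The additive map $R\to R$ with $a\gamma\mapsto\gamma^{-1}a$ for $a\in K$, $\gamma\in\Gamma$ is an anti-automorphism, so $R\cong R^{\mathrm{op}}$.
\end{lemma}

\begin{proof}
The map sends $K\gamma$ bijectively onto $\gamma^{-1}K=K\gamma^{-1}$, so it is a bijection. It sends $(a\gamma)(b\delta)=a\gamma(b)\gamma\delta$ to $\delta^{-1}\gamma^{-1}\gamma(b)a$, where both $\Gamma$ and $K$ being commutative is used. Since $\gamma^{-1}\gamma(b)=b\gamma^{-1}$, this equals $(\delta^{-1}b)(\gamma^{-1}a)$.
\end{proof}

For the two dimensions, upper bounds come from the tower \eqref{eq:tower}, one step at a time, and lower bounds come from the commutative subring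
\[
Z_0=\Delta[\Gamma]=\Delta[x_1^{\pm1},\dots,x_d^{\pm1}]\subseteq R .
\]
It need not be central, but $R$ is free over it on both sides: if $(e_j)$ is a basis of $K$ over $\Delta$ containing $1$, then $R=\bigoplus_\gamma\gamma K=\bigoplus_jZ_0e_j$ and $R=\bigoplus_\gamma K\gamma=\bigoplus_je_jZ_0$.

\begin{lemma}\label{lem:gldim}
The right global dimension of $R$ is $d$.
\end{lemma}

\begin{proof}
\emph{Upper bound.} Let $S=T[x^{\pm1};\sigma]$ and let $X$ be a right $S$-module. We resolve $X$ by two modules induced from $T$. The multiplication map $\mu\colon X\otimes_TS\to X$ is onto, and its kernel should be generated by the elements $vx\otimes 1-v\otimes x$. The map $\beta\colon v\mapsto vx\otimes 1-v\otimes x$ is $T$-linear only after a twist: let $X'$ be $X$ with the $T$-action $v*a=v\sigma(a)$. Then, using $\sigma(a)x=xa$,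
\[
\beta(v*a)=vxa\otimes 1-v\otimes\sigma(a)x=vx\otimes a-v\otimes xa=\beta(v)a .
\]
So $\beta$ induces an $S$-linear map $\alpha\colon X'\otimes_TS\to X\otimes_TS$ with $\alpha(v\otimes x^i)=vx\otimes x^i-v\otimes x^{i+1}$. We claim that
\[
0\to X'\otimes_TS\xrightarrow{\ \alpha\ }X\otimes_TS\xrightarrow{\ \mu\ }X\to 0
\]
is exact. Both tensor products are direct sums of copies of the group $X$ indexed by the powers $x^i$. If $\sum_{i\leq n}v_i\otimes x^i$ has $v_n\neq 0$, its image under $\alpha$ has the component $-v_n\otimes x^{n+1}\neq 0$ in degree $n+1$; so $\alpha$ is injective. We have $\mu\alpha=0$. Modulo the image of $\alpha$ we have $v\otimes x^{i+1}\equiv vx\otimes x^i$ for all $v$ and $i$, and $x$ acts invertibly on $X$, so $v\otimes x^i\equiv vx^i\otimes 1$ for all $i\in\mathbb Z$. Thus every element is congruent to some $u\otimes 1$, and $\mu(u\otimes 1)=u$; so $\ker\mu=\operatorname{im}\alpha$. By Lemma~\ref{lem:free}(iii) the two induced modules have projective dimension at most $\operatorname{r.gl.dim}T$, so the long exact sequence of $\operatorname{Ext}$ gives $\operatorname{pd}_SX\leq\operatorname{r.gl.dim}T+1$. Starting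 from the field $T_0=K$, of global dimension $0$, the tower \eqref{eq:tower} gives $\operatorname{r.gl.dim}R\leq d$.

\emph{Lower bound.} It suffices to find a module $U$ with $\operatorname{Ext}^d_R(U,R)\neq 0$. View $\Delta$ as $Z_0/\mathfrak a$, where $\mathfrak a=(x_1-1,\dots,x_d-1)$ is the augmentation ideal, and put $U=\Delta\otimes_{Z_0}R$. By Lemma~\ref{lem:free}(iii), $\operatorname{Ext}^d_R(U,R)\cong\operatorname{Ext}^d_{Z_0}(\Delta,R)$, with $R$ viewed as a right $Z_0$-module. The sequence $x_1-1,\dots,x_d-1$ is regular in $Z_0$, since $Z_0/(x_1-1,\dots,x_j-1)$ is the domain $\Delta[x_{j+1}^{\pm1},\dots,x_d^{\pm1}]$, in which $x_{j+1}-1\neq 0$. So the Koszul complex on this sequence is a resolution of $\Delta$ of length $d$ by finitely generated free $Z_0$-modules. Its last map is $Z_0\to Z_0^d$, $1\mapsto(\pm(x_i-1))_i$, and $\operatorname{Ext}^d_{Z_0}(\Delta,Z_0)$ is the cokernel of the transposed map $Z_0^d\to Z_0$, which is $Z_0/\mathfrak a=\Delta\neq 0$. Since the terms of the resolution are finitely generated, $\operatorname{Ext}^d_{Z_0}(\Delta,-)$ commutes with direct sums. As $R$ is a nonzero free right $Z_0$-module, $\operatorname{Ext}^d_{Z_0}(\Delta,R)$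 is a nonempty direct sum of copies of $\Delta$, hence nonzero.
\end{proof}

Recall the definition of Krull dimension for noncommutative rings. The \emph{deviation} of a partially ordered set is $-\infty$ if no two elements satisfy $a<b$; and, inductively, it is at most an ordinal $\alpha\geq 0$ if in every descending chain $a_1\geq a_2\geq\cdots$ all but finitely many intervals $[a_{i+1},a_i]$ have deviation less than $\alpha$. The right Krull dimension $\operatorname{Kdim}T$ is the deviation of the lattice of right ideals of $T$; thus $\operatorname{Kdim}T=0$ for a field. We use three facts. A map $\phi$ of partially ordered sets that is strictly order-preserving ($a<b$ implies $\phi(a)<\phi(b)$) does not lower the deviation; this follows by induction, as $\phi$ sends descending chains to descending chains and restricts to such a map $[a_{i+1},a_i]\to[\phi(a_{i+1}),\phi(a_i)]$. For a commutative noetherian ring of finite classical Krull dimension, $\operatorname{Kdim}$ equals that dimension. Finally, $\operatorname{Kdim}T[x^{\pm1};\sigma]\leq\operatorname{Kdim}T+1$ for $T$ right noetherian and $\sigma$ an automorphism \cite[\S 6.5]{MR}.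

\begin{lemma}\label{lem:Kdim}
The right Krull dimension of $R$ is $d$.
\end{lemma}

\begin{proof}
The third fact and the tower \eqref{eq:tower} give $\operatorname{Kdim}R\leq d$. The map $J\mapsto JR$ from ideals of $Z_0$ to right ideals of $R$ is order-preserving, and it is injective because $JR\cap Z_0=J$ by Lemma~\ref{lem:free}(ii); so it is strictly order-preserving. Hence $\operatorname{Kdim}R\geq\operatorname{Kdim}Z_0=d$, the classical dimension of a Laurent polynomial ring in $d$ variables over a field.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:B}]
The implication (c)$\Rightarrow$(a) is Proposition~\ref{prop:QI}; (a)$\Rightarrow$(b) holds because simple modules are quasi-injective; and (b)$\Rightarrow$(c) is Proposition~\ref{prop:necessity}. Assume that the three conditions hold. The ring $R$ is a right and left noetherian domain by Section~\ref{sec:small}, and it is simple by Lemma~\ref{lem:simple}. Its right global and Krull dimensions equal $d$ by Lemmas~\ref{lem:gldim} and~\ref{lem:Kdim}. By Lemma~\ref{lem:op} every right-hand property of $R$ passes to the left, so $R$ is left QI and its left dimensions equal $d$ as well.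 Finally, $R$ is right (left) hereditary if and only if its right (left) global dimension is at most $1$, and this dimension is $d\geq 1$.
\end{proof}

\begin{thebibliography}{9}

\bibitem{MR} McConnell and Robson, \emph{Noncommutative Noetherian Rings}.

\end{thebibliography}
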